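\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{claim}[theorem]{Claim}
\theoremstyle{definition}
\newtheorem{definition}[theorem]{Definition}
\newtheorem{example}[theorem]{Example}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}


\title{The $\Sigma^1_2$ relations as the 1-envelope of a type-3 object}

\begin{abstract}
We work in Kleene's theory of recursion in objects of finite type. The 1-envelope of an object $U$ is the class of relations on $\omega$ that are semirecursive in $U$. We construct, in ZFC, an object $U$ of type $3$ such that ${}^2E$ is recursive in $U$ and the 1-envelope of $U$ is exactly the class of $\Sigma^1_2$ relations on $\omega$. This refutes the conjecture that no object of finite type has these two properties. The object comes from a general criterion, which applies also to every Spector class on $\omega$ and, under additional hypotheses, to the classes $\Sigma^1_n$ with $n\ge 3$. A simpler variant of the construction gives the classes $\Pi^1_m$ for all $m\ge1$.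
\end{abstract}

\section{Introduction}

\subsection*{The question}

An object of type $0$ is a natural number, and an object of type $m+1$ is a total function from the objects of type $m$ to $\omega$. Kleene's schemes S1--S9, recalled in Section~\ref{sec:prelim}, define when a computation $\{e\}(U,\vec x)$ with an object $U$ of finite type and numbers $\vec x$ converges, written $\{e\}(U,\vec x)\downarrow$. A relation $R\subseteq\omega^k$ is \emph{semirecursive in} $U$ if for some index $e$
\[
R(\vec x)\iff\{e\}(U,\vec x)\downarrow\qquad(\vec x\in\omega^k),
\]
and the \emph{1-envelope} ${}_1\mathrm{en}(U)$ is the class of all such relations, for all $k$. It records which facts about numbers can be confirmed with the help of $U$. If $U$ is a number, it is the class of recursively enumerable relations.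

Let ${}^2E$ be the type-2 object with ${}^2E(\alpha)=0$ if $(\exists n)\,\alpha(n)=0$ and ${}^2E(\alpha)=1$ otherwise. For $m\ge2$, ${}^mE$ is the analogous type-$m$ object that decides existential quantification over objects of type $m-2$, and a type-$m$ object $U$ is \emph{normal} if ${}^mE$ is recursive in $U$. Once ${}^2E$ is recursive in $U$, the 1-envelope goes well beyond the arithmetical relations, and one may ask which classes of the analytical hierarchy occur as 1-envelopes. For type $2$ the following is known~\cite{book}: neither the class of $\Sigma^1_n$ relations on $\omega$ with $n\ge1$ nor the class of $\Pi^1_m$ relations on $\omega$ with $m\ge2$ is the 1-envelope of a normal type-2 object. Conjecture~2 of \cite{book} removes the restriction on the type for $\Sigma^1_2$: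
\begin{quote}
\emph{The class of $\Sigma^1_2$ relations on $\omega$ is not the 1-envelope of any object $U$ of finite type such that ${}^2E$ is recursive in $U$.}
\end{quote}

There is a reason to believe this. Let $U$ have type $3$, and define semirecursiveness in the same way for relations with function arguments. By scheme S8, the call $U(\lambda\delta.\{g\}(U,\delta,\vec x))$ converges only if $\{g\}(U,\delta,\vec x)$ converges for \emph{every} function $\delta\in\omega^\omega$. So if a relation $Q(\vec x,\delta)$ is semirecursive in $U$, then so is $\forall\delta\,Q(\vec x,\delta)$: semirecursion leans to the universal side, and $\Sigma^1_2$ is an existential class. In particular, if all $\Sigma^1_2$ relations on $\omega\times\omega^\omega$ were semirecursive in $U$, all $\Pi^1_3$ relations on $\omega$ would be in ${}_1\mathrm{en}(U)$. Nevertheless the conjecture fails.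

\begin{theorem}\label{thm:main}
There is an object $U$ of type $3$ such that ${}^2E$ is recursive in $U$ and ${}_1\mathrm{en}(U)$ is exactly the class of $\Sigma^1_2$ relations on $\omega$.
\end{theorem}

The proof is in ZFC, and countable dependent choice suffices. Type $3$ is the lowest possible type. Type $2$ is excluded by the quoted fact. If $U$ has type $0$ or $1$, then every total functional $\alpha\mapsto\{e\}(U,\alpha)$ is continuous, because a computation uses only finitely many values of $\alpha$; but ${}^2E$ is not continuous. Our $U$ is not normal as a type-3 object: if ${}^3E$ were recursive in $U$, then all analytical relations on $\omega$ would be recursive in $U$, and ${}_1\mathrm{en}(U)$ would contain all of them.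

\subsection*{The idea}

The objects we use answer a call $U(F)$ by looking only at the values of $F$ at the constant functions $c_n$ and applying a fixed $H:\omega^\omega\to\omega$ to the sequence of these values. Divergence of a computation is then witnessed by a single function $\delta$, a \emph{log} of questions to $H$ and correct answers that is a branch of a recursive tree not depending on $H$ (Proposition~\ref{prop:envelope}). So the complement of a relation in the 1-envelope has the form
\[
\exists\delta\,(\delta\in[T_{\vec x}]\text{ and all answers in }\delta\text{ are correct}).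
\]
For the envelope to be $\Sigma^1_2$, this must be a $\Pi^1_2$ condition, in spite of the leading $\exists\delta$. In essence $H$ will answer membership questions about a set $A\subseteq\omega^\omega$. Consider recursive trees $T$ none of whose branches answers the same question in two ways. We construct $A$ inside a closed set $D$ so generically that a correct log through $T$ exists as soon as $T$ has a branch in which the positive answers concern members of $D$; negative answers need no justification at all. The weaker condition \emph{is} $\Pi^1_2$, because it says that a recursive tree has a branch subject to constraints coming from $\Sigma^1_2$ sets of numbers, and the larger these sets are, the harder it is to satisfy. The construction succeeds because $D$ has no member with a $\Delta^1_2$ graph, and such a $D$ exists because $\Sigma^1_2$ contains a disjoint pair of sets that no $\Delta^1_2$ set separates.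

Section~\ref{sec:sampling} analyzes the objects $U_H$ obtained from $H$ in this way and, as a first application, realizes the classes $\Pi^1_m$. Section~\ref{sec:criterion} proves a criterion for a class $\Gamma$ to be a 1-envelope. Section~\ref{sec:sigma12} verifies it for $\Sigma^1_2$, and Section~\ref{sec:further} for other classes.

\section{Preliminaries}\label{sec:prelim}

\subsection*{Notation}
Let $\langle j,k\rangle$ be a recursive bijection $\omega^2\to\omega$; longer tuples $\langle\vec x\rangle$ are coded by iterating it. For $\delta\in\omega^\omega$ let $(\delta)_j(k)=\delta(\langle j,k\rangle)$. Thus $\delta\mapsto((\delta)_j)_{j\in\omega}$ is a bijection from $\omega^\omega$ onto $(\omega^\omega)^\omega$, so the components of $\delta$ can be prescribed arbitrarily. We write $c_n$ for the constant function with value $n$, $f^-$ for the function $f^-(n)=f(n+1)$, and $n^\frown f$ for $f$ with the first value $n$ prefixed. For a tree $T\subseteq\omega^{<\omega}$, $[T]$ is the set of its infinite branches; for $s\in\omega^{<\omega}$, $[s]=\{\delta\in\omega^\omega:s\subset\delta\}$. A family of trees $(T_{\vec x})$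 is \emph{uniformly recursive} if the relation $s\in T_{\vec x}$ of $s$ and $\vec x$ is recursive. Two standard facts will be used repeatedly.
\begin{itemize}
\item[(i)] If $Q(\delta,\vec x)$ is $\Pi^0_1$, there is a uniformly recursive family of trees with $Q(\delta,\vec x)\iff\delta\in[T_{\vec x}]$.
\item[(ii)] Every arithmetical relation of functions and numbers has the form $\exists\sigma\in\omega^\omega\,Q$ with $Q$ in $\Pi^0_1$. Indeed, $\forall a\exists b\forall c\exists d\,\theta(a,b,c,d)$ with $\theta$ recursive is equivalent to the existence of $\sigma_1,\sigma_2$ with $\forall a\forall c\;\theta(a,\sigma_1(a),c,\sigma_2(a,c))$; longer prefixes are treated in the same way, and finitely many Skolem functions are coded by one $\sigma$.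
\end{itemize}

\subsection*{Kleene's schemes}
Let $\mathfrak a,\mathfrak b,\mathfrak c$ denote finite lists of objects of finite type and $a$ a number. The relation $\{e\}(\mathfrak a)\simeq v$ is the least relation closed under the following clauses. The index $e$ tells which clause applies, together with the data $q,g,h$, the permutation, and the types of the arguments.
\begin{itemize}
\item[S1--S3:] $\{e\}(a,\mathfrak b)=a+1$;\quad $\{e\}(\mathfrak b)=q$;\quad $\{e\}(a,\mathfrak b)=a$.
\item[S4:] $\{e\}(\mathfrak b)\simeq\{g\}(\{h\}(\mathfrak b),\mathfrak b)$.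
\item[S5:] $\{e\}(0,\mathfrak b)\simeq\{g\}(\mathfrak b)$,\quad $\{e\}(a+1,\mathfrak b)\simeq\{h\}(a,\{e\}(a,\mathfrak b),\mathfrak b)$.
\item[S6:] $\{e\}(\mathfrak a)\simeq\{g\}(\mathfrak a_1)$, where $\mathfrak a_1$ is a permutation of $\mathfrak a$.
\item[S7:] $\{e\}(\alpha,a,\mathfrak b)=\alpha(a)$ for $\alpha$ of type $1$.
\item[S8:] $\{e\}(V,\mathfrak b)\simeq V(\lambda\tau.\{g\}(V,\tau,\mathfrak b))$ for $V$ of type $j\ge2$, where $\tau$ ranges over the objects of type $j-2$. The left side is defined if and only if $\{g\}(V,\tau,\mathfrak b)$ is defined for \emph{every} such $\tau$.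
\item[S9:] $\{e\}(a,\mathfrak b,\mathfrak c)\simeq\{a\}(\mathfrak b)$.
\end{itemize}
The relation is single-valued; $\{e\}(\mathfrak a)\downarrow$ means that some $v$ exists, and $\uparrow$ that none does. We use freely that the functions partial recursive in $U$ are closed under composition and the $\mu$-operator. An object $V$ of type $j\ge1$ is \emph{recursive in} $U$ if for some $e$, $V(\sigma)=\{e\}(U,\sigma)$ for all $\sigma$ of type $j-1$.

\section{Objects that sample at the constants}\label{sec:sampling}

For $H:\omega^\omega\to\omega$ define the type-3 object $U_H$ by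
\[
U_H(F)=H(F^\flat),\qquad F^\flat(n)=F(c_n)\qquad(F:\omega^\omega\to\omega).
\]
Two features of $U_H$ work together. The value $U_H(F)$ depends only on the countably many numbers $F(c_n)$, and we shall see that countably many data suffice to certify that a computation diverges. On the other hand, by S8, a call $U_H(F)$ inside a computation requires that $F$ be defined on all of $\omega^\omega$, and this is where a function quantifier comes from.

\begin{example}\label{ex:tree}
Let $(T_{\vec x})$ be a uniformly recursive family of trees. The search $\mu l\,[\tau{\restriction}l\notin T_{\vec x}]$ asks no question to $U_H$, and it converges exactly when $\tau\notin[T_{\vec x}]$. Hence $U_H(\lambda\tau.\mu l\,[\tau{\restriction}l\notin T_{\vec x}])$ is defined iff $[T_{\vec x}]=\emptyset$. So every $\Pi^1_1$ relation on $\omega$ is semirecursive in $U_H$, whatever $H$ is.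
\end{example}

In general the search may consult $U_H$. We describe the outcome by logs.

\begin{definition}
A function $\delta\in\omega^\omega$ is \emph{$H$-correct} if $(\delta)_0(m)=H((\delta)_{m+2})$ for all $m$.
\end{definition}

We regard $(\delta)_{m+2}$ as the $m$-th question in the log $\delta$ and $(\delta)_0(m)$ as the answer; $(\delta)_1$ is scratch space. The questions of an $H$-correct log can be prescribed arbitrarily; the answers are then determined.

\begin{proposition}\label{prop:envelope}
Let $H:\omega^\omega\to\omega$ be arbitrary and $U=U_H$.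
\begin{itemize}
\item[(a)] $H$ is recursive in $U$.
\item[(b)] If $(T_{\vec x})$ is a uniformly recursive family of trees and
\begin{equation}\label{eq:log}
\neg R(\vec x)\iff\text{some }\delta\in[T_{\vec x}]\text{ is $H$-correct},
\end{equation}
then $R$ is semirecursive in $U$.
\item[(c)] For each index $e$ there is a uniformly recursive family $(T_{\vec x})$, depending only on $e$ and not on $H$, such that the relation $R(\vec x)\iff\{e\}(U,\vec x)\downarrow$ satisfies \eqref{eq:log}.
\end{itemize}
\end{proposition}

That the trees in (c) do not depend on $H$ is essential: in Section~\ref{sec:criterion} we construct $H$ by going through all recursive trees.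

\begin{proof}[Proof of (a) and (b)]
(a) The functional $F=\lambda\beta.\alpha(\beta(0))$ has $F^\flat(n)=\alpha(c_n(0))=\alpha(n)$, so $H(\alpha)=U(\lambda\beta.\alpha(\beta(0)))$.

(b) In the same way $H((\delta)_{m+2})=U(\lambda\beta.\delta(\langle m+2,\beta(0)\rangle))$, which is total and recursive in $U$ as a function of $\delta$ and $m$. Let
\[
\{d\}(U,\delta,\vec x)\simeq\mu l\,\bigl[\delta{\restriction}l\notin T_{\vec x}\ \vee\ (\exists m<l)\,(\delta)_0(m)\ne H((\delta)_{m+2})\bigr].
\]
The predicate in brackets is total and recursive in $U$, and the search diverges iff $\delta$ is an $H$-correct branch of $T_{\vec x}$. By S8, $U(\lambda\delta.\{d\}(U,\delta,\vec x))$ is defined iff the search converges for all $\delta$, that is, iff $R(\vec x)$.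
\end{proof}

\begin{proof}[Proof of (c)]
In a computation started at $\{e\}(U,\vec x)$ all argument lists consist of $U$, numbers and functions, and functions are introduced only by S8 in the form $\{e'\}(U,\mathfrak b)\simeq U(\lambda\tau.\{g\}(U,\tau,\mathfrak b))$. There are uncountably many $\tau$, so the computation itself is not a countable object. The idea is to let $\tau$ range only over a countable set of functions containing all $c_n$. Such a restricted computation gives the right values, since $U$ samples only at the $c_n$; but it may converge too often. If $\{e\}(U,\vec x)$ diverges, however, a suitable countable set contains enough witnesses of divergence.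

Let $\zeta=(\zeta_i)_{i\in\omega}$ be a sequence of functions with $\zeta_{2n}=c_n$ for all $n$. A \emph{formal configuration} is a sequence $\kappa=(e',a_1,\dots,a_l)$ in which each $a_j$ is the symbol $U$, a number, or a symbol $[i]$ standing for $\zeta_i$. Formal configurations are coded by numbers. A partial function $p$ from formal configurations to $\omega$ is \emph{$\zeta$-closed} if the following hold for every $\kappa$ that is an instance of the respective scheme, with $g,h$ the subindices given by $e'$ (we disregard inessential differences in the order of arguments):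
\begin{itemize}
\item[S1--S3, S7:] $p(\kappa)$ is the prescribed value; for S7, $p(e',[i],a,\mathfrak b)=\zeta_i(a)$.
\item[S4:] If $p(h,\mathfrak b)=u$ and $p(g,u,\mathfrak b)=v$, then $p(e',\mathfrak b)=v$.
\item[S5:] If $p(g,\mathfrak b)=v$, then $p(e',0,\mathfrak b)=v$. If $p(e',a,\mathfrak b)=u$ and $p(h,a,u,\mathfrak b)=v$, then $p(e',a+1,\mathfrak b)=v$.
\item[S6:] If $p(g,\mathfrak a_1)=v$ for the permuted list $\mathfrak a_1$, then $p(e',\mathfrak a)=v$.
\item[S9:] If $p(a,\mathfrak b)=v$, then $p(e',a,\mathfrak b,\mathfrak c)=v$.
\item[S8:] If $p(g,U,[i],\mathfrak b)$ is defined for every $i\in\omega$, then $p(e',U,\mathfrak b)=H(\lambda n.\,p(g,U,[2n],\mathfrak b))$.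
\end{itemize}

\begin{claim}\label{claim:closed}
$\{e\}(U,\vec x)\downarrow$ if and only if $p(e,U,\vec x)$ is defined for every sequence $\zeta$ with $\zeta_{2n}=c_n$ for all $n$ and every $\zeta$-closed $p$.
\end{claim}

\emph{Proof of the claim, $\Rightarrow$.} Fix $\zeta$ and a $\zeta$-closed $p$. We show by induction on the generation of the relation $\{e'\}(\mathfrak a)\simeq v$ that $p(\kappa)=v$ for every $\kappa$ denoting $(e',\mathfrak a)$. For all schemes other than S8 this is the corresponding closure rule applied to the induction hypothesis. For S8 the value is $v=U(F)$, where $F(\tau)=\{g\}(U,\tau,\mathfrak b)$ is total. By induction $p(g,U,[i],\mathfrak b)=F(\zeta_i)$ for all $i$. So the S8 rule applies and gives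
\[
p(\kappa)=H(\lambda n.F(\zeta_{2n}))=H(\lambda n.F(c_n))=H(F^\flat)=U(F)=v.
\]

\emph{Proof of the claim, $\Leftarrow$.} Suppose $\{e\}(U,\vec x)\uparrow$. If $e'$ is an S8 index with subindex $g$ and $\{e'\}(U,\mathfrak b)\uparrow$, then $\{g\}(U,\tau,\mathfrak b)\uparrow$ for some $\tau$. Start with $\{c_n:n\in\omega\}$ and, $\omega$ times, add one such $\tau$ for each such $e'$ and $\mathfrak b$, where the entries of $\mathfrak b$ are $U$, numbers, and functions obtained so far. The result is a countable set $C$ containing all $c_n$ with the following property: if all functions in $\mathfrak b$ are in $C$ (other entries being $U$ or numbers) and $\{e'\}(U,\mathfrak b)\uparrow$ for an S8 index $e'$ with subindex $g$, then $\{g\}(U,\tau,\mathfrak b)\uparrow$ for some $\tau\in C$. Let $\zeta$ enumerate $C$ with $\zeta_{2n}=c_n$, and let $p(\kappa)$ be the true value of the computation denoted by $\kappa$, if there is one. The rules other than S8 hold because the true relation is closed under the schemes. For S8, suppose $p(g,U,[i],\mathfrak b)$ is defined for all $i$, that is, $\{g\}(U,\tau,\mathfrak b)\downarrow$ for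 all $\tau\in C$. By the choice of $C$, $\{e'\}(U,\mathfrak b)\downarrow$. So $F=\lambda\tau.\{g\}(U,\tau,\mathfrak b)$ is total, and the value is $U(F)=H(F^\flat)=H(\lambda n.\,p(g,U,[2n],\mathfrak b))$. Thus $p$ is $\zeta$-closed, and $p(e,U,\vec x)$ is undefined. This proves the claim.

\medskip
It remains to express the existence of $\zeta$ and a $\zeta$-closed $p$ with $p(e,U,\vec x)$ undefined by a log. We identify configurations with their codes and represent $p$ by $\hat p\in\omega^\omega$, with $\hat p(\kappa)=0$ if $p(\kappa)$ is undefined and $\hat p(\kappa)=p(\kappa)+1$ otherwise. For $m$ the code of an S8 configuration $(e',U,\mathfrak b)$ with subindex $g$, let $\mathrm{Prem}(m)$ say that $p(g,U,[i],\mathfrak b)$ is defined for all $i$. By the claim, $\{e\}(U,\vec x)\uparrow$ iff there are functions $h$, $\hat p$, $\zeta_i$ ($i\in\omega$) and $f_m$ ($m\in\omega$) with $h(m)=H(f_m)$ for all $m$ such that: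
\begin{itemize}
\item[(C1)] $\zeta_{2n}=c_n$ for all $n$, and $p$ satisfies the rules other than S8;
\item[(C2)] for every code $m$ of an S8 configuration $(e',U,\mathfrak b)$ with $\mathrm{Prem}(m)$, $f_m=\lambda n.\,p(g,U,[2n],\mathfrak b)$ and $\hat p(m)=h(m)+1$;
\item[(C3)] $\hat p(e,U,\vec x)=0$.
\end{itemize}
Indeed, such functions give a $\zeta$-closed $p$ that is undefined at $(e,U,\vec x)$. Conversely, given $\zeta$ and $p$, define $f_m$ as in (C2) where $\mathrm{Prem}(m)$ holds, put $f_m=c_0$ for all other $m$, and let $h(m)=H(f_m)$; the S8 rule for $p$ then gives $\hat p(m)=h(m)+1$ in (C2).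

The conjunction of (C1)--(C3) is arithmetical in $h,\zeta,\hat p,(f_m)_m,\vec x$ and does not mention $H$. By fact (ii) it has the form $\exists\sigma\,Q$ with $Q$ in $\Pi^0_1$. Put $(\delta)_0=h$, let $(\delta)_1$ code $\zeta,\hat p,\sigma$, and put $(\delta)_{m+2}=f_m$. By fact (i), $Q$ becomes $\delta\in[T_{\vec x}]$ for a uniformly recursive family depending only on $e$, and the requirement that $h(m)=H(f_m)$ for all $m$ says that $\delta$ is $H$-correct. This is \eqref{eq:log}.
\end{proof}

\subsection*{First application: the classes $\Pi^1_m$}

By Proposition~\ref{prop:envelope}, the 1-envelope of $U_H$ consists exactly of the complements of the relations ``some branch of $T_{\vec x}$ is $H$-correct'', for uniformly recursive families $(T_{\vec x})$. The leading quantifier $\exists\delta$ makes it easy to obtain classes on the universal side.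

\begin{theorem}\label{thm:pi}
For every $m\ge1$ the class of $\Pi^1_m$ relations on $\omega$ is ${}_1\mathrm{en}(U)$ for some type-3 object $U$ in which ${}^2E$ is recursive.
\end{theorem}

\begin{proof}
Let $m=1$ and $U=U_H$ with $H={}^2E$. By Proposition~\ref{prop:envelope}(a), ${}^2E$ is recursive in $U$. The relation ``$\delta$ is ${}^2E$-correct'' is arithmetical, so the relations ``some $\delta\in[T_{\vec x}]$ is $H$-correct'' are $\Sigma^1_1$, and ${}_1\mathrm{en}(U)\subseteq\Pi^1_1$ by part (c). The other inclusion is Example~\ref{ex:tree}.

Let $m\ge2$. Let $\mathcal S\subseteq\omega\times\omega^\omega$ be $\Sigma^1_{m-1}$ and universal for the $\Sigma^1_{m-1}$ subsets of $\omega^\omega$, and let $H$ take the value $1$ on $\{e^\frown\alpha:\mathcal S(e,\alpha)\}$ and $0$ elsewhere; put $U=U_H$. The set $\{\alpha:\exists n\,\alpha(n)=0\}$ is $\Sigma^1_{m-1}$, say with index $e_1$, so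
\[
{}^2E(\alpha)=1-H(e_1{}^\frown\alpha)=1-U\bigl(\lambda\beta.(e_1{}^\frown\alpha)(\beta(0))\bigr)
\]
is recursive in $U$. Since $H(f)=1$ is a $\Sigma^1_{m-1}$ condition on $f$ and $H(f)=0$ a $\Pi^1_{m-1}$ condition, the relation ``$\delta$ is $H$-correct'' is $\Delta^1_m$. So the complements of the members of ${}_1\mathrm{en}(U)$ are $\Sigma^1_m$, by part (c).

Conversely, write a given $\Sigma^1_m$ relation as $\exists\alpha\,\neg\mathcal S(e_0,\langle\vec x\rangle^\frown\alpha)$. It holds iff there is an $H$-correct $\delta$ such that $(\delta)_0(0)=0$ and $(\delta)_2$ begins with $e_0,\langle\vec x\rangle$. For $\Leftarrow$, write $(\delta)_2=e_0{}^\frown(\langle\vec x\rangle^\frown\alpha)$ and note that $H((\delta)_2)=(\delta)_0(0)=0$. For $\Rightarrow$, given $\alpha$, take the question $(\delta)_2=e_0{}^\frown(\langle\vec x\rangle^\frown\alpha)$, choose $(\delta)_1$ and the other questions arbitrarily, and fill in the correct answers. The two requirements define $[T_{\vec x}]$ for a uniformly recursive family of trees, so by Proposition~\ref{prop:envelope}(b) the complement of the given relation is in ${}_1\mathrm{en}(U)$.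
\end{proof}

\section{A criterion}\label{sec:criterion}

\subsection*{The hypotheses}

For an existential class such as $\Sigma^1_2$ the quantifier $\exists\delta$ in \eqref{eq:log} has to be neutralized. Let $\Gamma$ be a class of relations on $\omega$. We consider three conditions.

\begin{itemize}
\item[\textbf{(G1)}] There is $W\subseteq\omega$ in $\Gamma$ such that every $R\in\Gamma$ has the form $R(\vec x)\iff f(\vec x)\in W$ with $f$ recursive.
\item[\textbf{(G2)}] If $\mathcal X(\vec x,Z_1,\dots,Z_l)$, with set variables $Z_i\subseteq\omega$, is $\Pi^1_1$ and monotone increasing in the $Z_i$, and if $Z_1,\dots,Z_l\in\Gamma$, then $\{\vec x:\mathcal X(\vec x,Z_1,\dots,Z_l)\}\in\Gamma$.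
\item[\textbf{(G3)}] There are disjoint $X_0,X_1\subseteq\omega$ in $\Gamma$ such that no $C$ with $C,\omega\setminus C\in\Gamma$ satisfies $X_0\subseteq C$ and $X_1\cap C=\emptyset$.
\end{itemize}

\begin{theorem}\label{thm:criterion}
If $\Gamma$ satisfies \textup{(G1)}--\textup{(G3)}, then there is a type-3 object $U$ such that ${}^2E$ is recursive in $U$ and ${}_1\mathrm{en}(U)=\Gamma$.
\end{theorem}

The rest of this section proves Theorem~\ref{thm:criterion}. Fix $\Gamma$, $W$, $X_0$, $X_1$. Roughly, (G1) reduces the inclusion $\Gamma\subseteq{}_1\mathrm{en}(U)$ to a single set, (G2) says that a universal function quantifier over information used positively does not lead out of $\Gamma$, and (G3) excludes a conflict in the construction.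

By (G2), $\Pi^1_1\subseteq\Gamma$. Together with (G1), it follows that $\Gamma$ is closed under recursive substitution, $\wedge$, $\vee$, $\exists n$ and $\forall n$: if $R_i(\vec x)\iff f_i(\vec x)\in W$ and $S(n,\vec x)\iff f(n,\vec x)\in W$, apply (G2) with $Z=W$ to the monotone relations
\[
f_1(g(\vec x))\in Z,\quad f_1(\vec x)\in Z\wedge f_2(\vec x)\in Z,\quad f_1(\vec x)\in Z\vee f_2(\vec x)\in Z,\quad \exists n\,f(n,\vec x)\in Z,\quad\forall n\,f(n,\vec x)\in Z .
\]
Call $q\in\omega^\omega$ \emph{$\Gamma$-recursive} if its graph is in $\Gamma$. The complement of the graph is then in $\Gamma$ too, as $q(k)\ne v\iff\exists u\,(u\ne v\wedge q(k)=u)$.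

\subsection*{The closed set $D$}

The set $A\subseteq\omega^\omega$ to be constructed must reveal $W$. We will have $W=\{x:\forall\beta\in A\ \beta(2x)=1\}$, so the members of $A$ must have the value $1$ at the places $2k$ with $k\in W$. If this were the only constraint, the recursive function $c_1$ would satisfy it, and we will see that recursive candidates are harmful. The odd places serve to exclude them. For $Z,Z_0,Z_1\subseteq\omega$ let $D(Z,Z_0,Z_1)$ be the set of all $\beta\in\omega^\omega$ such that for all $k$
\[
k\in Z\Rightarrow\beta(2k)=1,\qquad k\in Z_0\Rightarrow\beta(2k+1)=1,\qquad k\in Z_1\Rightarrow\beta(2k+1)\ne1 .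
\]
This set is closed, and it is decreasing in $Z,Z_0,Z_1$. Let $D=D(W,X_0,X_1)$.

\begin{lemma}\label{lem:norec}
No member of $D$ is $\Gamma$-recursive.
\end{lemma}

\begin{proof}
If $\beta\in D$ is $\Gamma$-recursive, then $C=\{k:\beta(2k+1)=1\}$ and its complement are in $\Gamma$, and $X_0\subseteq C$, $X_1\cap C=\emptyset$, contradicting (G3).
\end{proof}

\subsection*{The smallest case: one question, two trees}

Suppose that logs contain a single question $r$, to be answered by membership in $A$. Let $S,S'$ be recursive trees. We want
\[
\exists r\in[S]\ (r\in A)\iff[S]\cap D\ne\emptyset,\qquad\quad \exists r\in[S']\ (r\notin A)\iff[S']\ne\emptyset .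
\]
The right sides have negations in $\Gamma$ (uniformly in $S,S'$), by (G2). With $A\subseteq D$ the implications from left to right are automatic. For the converses, suppose $[S]\cap D\ne\emptyset$ and $[S']\neq\emptyset$; we need some $r\in[S]\cap D$ to put into $A$ and some $r'\in[S']$, $r'\ne r$, to keep out.

Choose $r\in[S]\cap D$ first. The choice of $r'$ fails only if $[S']=\{r\}$. But then $r(k)=v\iff\forall\delta\,(\delta\in[S']\Rightarrow\delta(k)=v)$, which is $\Pi^1_1$ and hence in $\Gamma$. So $r$ would be a $\Gamma$-recursive member of $D$, contradicting Lemma~\ref{lem:norec}.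

Now choose $r'\in[S']$ first. The choice of $r$ fails only if $[S]\cap D=\{r'\}$. Then $r'(k)=v\iff\forall\delta\,(\delta\in[S]\cap D\Rightarrow\delta(k)=v)$. When $W,X_0,X_1$ are replaced by set variables, the right side is $\Pi^1_1$ and monotone increasing in them, because $D(Z,Z_0,Z_1)$ is decreasing. By (G2), $r'$ is $\Gamma$-recursive, and $r'\in D$: the same contradiction.

Thus the trees can be satisfied in either order, and therefore we may hope to satisfy infinitely many of them one after another. If $D$ had a recursive member $q$, the trees $S=S'$ with the single branch $q$ would make the two requirements contradictory; (G3) rules out such conflicts.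

\subsection*{Trees of logs}

Now we treat logs with infinitely many questions. A log might contradict itself by giving two answers to the same question, and no $A$ could make it correct. So we restrict the trees. Call a recursive tree $T$ \emph{admissible} if every $\delta\in[T]$ satisfies
\begin{equation}\label{eq:adm}
\forall m,m'\ \bigl[(\delta)_0(m)=1\wedge(\delta)_0(m')\ne1\ \Longrightarrow\ (\delta)_{m+2}\ne(\delta)_{m'+2}\bigr].
\end{equation}
Answer $1$ means ``yes'', every other answer means ``no''. For any tree $T$ let
\[
G(T)=\{\delta\in[T]:\forall m\,[(\delta)_0(m)=1\Rightarrow(\delta)_{m+2}\in D]\},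
\]
the set of branches whose positive answers are permitted by $D$. Since $D$ is closed, $G(T)$ is closed.

\begin{lemma}\label{lem:complexity}
\textup{(a)} If $(T_{\vec x})$ is uniformly recursive, then $\{\vec x:G(T_{\vec x})=\emptyset\}\in\Gamma$.

\textup{(b)} If $T$ is a recursive tree, $s\in\omega^{<\omega}$ and $j\in\omega$, then $\{(k,v):\forall\delta\in G(T)\cap[s]\ \ (\delta)_j(k)=v\}\in\Gamma$.
\end{lemma}

\begin{proof}
Replace $D$ by $D(Z,Z_0,Z_1)$ in the definition of $G$. The condition in (a) becomes
\[
\forall\delta\,\bigl[\delta\in[T_{\vec x}]\Rightarrow\exists m\,\bigl((\delta)_0(m)=1\wedge(\delta)_{m+2}\notin D(Z,Z_0,Z_1)\bigr)\bigr],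
\]
and the one in (b) is of the same kind. The relation $\beta\in D(Z,Z_0,Z_1)$ is arithmetical, so both conditions are $\Pi^1_1$ in $Z,Z_0,Z_1$ and the number variables. If $Z,Z_0,Z_1$ increase, $D(Z,Z_0,Z_1)$ and hence $G$ decrease, so both conditions are monotone increasing. Apply (G2) to $W,X_0,X_1\in\Gamma$.
\end{proof}

\begin{lemma}\label{lem:avoid}
Let $T$ be a recursive tree with $G(T)\ne\emptyset$, and let $Q$ be a countable set of functions none of which is $\Gamma$-recursive. Then there is $\delta\in G(T)$ with $(\delta)_j\notin Q$ for all $j$.
\end{lemma}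

\begin{proof}
Let $G(T)\cap[s]\ne\emptyset$, $j\in\omega$ and $q\in Q$. If $(\delta)_j=q$ for all $\delta\in G(T)\cap[s]$, then, as this set is nonempty, $q(k)=v\iff\forall\delta\in G(T)\cap[s]\ (\delta)_j(k)=v$, and $q$ is $\Gamma$-recursive by Lemma~\ref{lem:complexity}(b), a contradiction. So there are $\delta\in G(T)\cap[s]$ and $k$ with $(\delta)_j(k)\ne q(k)$. Every sufficiently long $s'\subset\delta$ extends $s$ properly, satisfies $G(T)\cap[s']\ne\emptyset$, and has the property that each element of $[s']$ has $j$-th component different from $q$. Starting with the empty sequence, treat all pairs $(j,q)\in\omega\times Q$ successively in this way; if $Q=\emptyset$ there is nothing to do. The union of the resulting sequences is a function $\delta$ with $(\delta)_j\ne q$ for all $(j,q)$, and $\delta\in G(T)$ because $G(T)$ is closed.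
\end{proof}

\subsection*{Construction of $A$}

Let $T^0,T^1,\dots$ enumerate, possibly with repetitions, all admissible recursive trees $T$ with $G(T)\ne\emptyset$. There are such trees, for instance one whose branches are the $\delta$ with $(\delta)_0=c_0$. By induction on $i$ we choose $\delta^i\in G(T^i)$ and put
\[
P_i=\{(\delta^i)_{m+2}:(\delta^i)_0(m)=1\},\qquad N_i=\{(\delta^i)_{m+2}:(\delta^i)_0(m)\ne1\}.
\]
Here $\delta^i$ is chosen by Lemma~\ref{lem:avoid} so that no component $(\delta^i)_j$ lies in the countable set
\[
Q_i=\{q\in\textstyle\bigcup_{j<i}(P_j\cup N_j): q\text{ is not $\Gamma$-recursive}\}.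
\]
Let $A=\bigcup_iP_i$. As $\delta^i\in G(T^i)$, we have $P_i\subseteq D$ for all $i$, and so $A\subseteq D$.

\begin{lemma}\label{lem:disjoint}
$P_i\cap N_j=\emptyset$ for all $i,j$. Hence $A\cap N_j=\emptyset$ for all $j$.
\end{lemma}

\begin{proof}
For $i=j$ this is \eqref{eq:adm}. Let $i\ne j$ and suppose $r\in P_i\cap N_j$. Then $r\in D$, so $r$ is not $\Gamma$-recursive by Lemma~\ref{lem:norec}. If $j<i$, then $r\in N_j$ gives $r\in Q_i$, while $r\in P_i$ is a component of $\delta^i$. If $i<j$, then $r\in P_i$ gives $r\in Q_j$, while $r\in N_j$ is a component of $\delta^j$. Both contradict the choice of the $\delta$'s.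
\end{proof}

Call $\delta$ \emph{$A$-correct} if $\forall m\,[(\delta)_0(m)=1\Leftrightarrow(\delta)_{m+2}\in A]$.

\begin{lemma}\label{lem:key}
For every admissible recursive tree $T$, some $\delta\in[T]$ is $A$-correct if and only if $G(T)\ne\emptyset$.
\end{lemma}

\begin{proof}
An $A$-correct $\delta\in[T]$ is in $G(T)$ because $A\subseteq D$. Conversely, if $G(T)\ne\emptyset$ then $T=T^i$ for some $i$. The log $\delta^i\in[T]$ is $A$-correct: the questions answered $1$ are in $P_i\subseteq A$, and all other questions are in $N_i$, hence not in $A$ by Lemma~\ref{lem:disjoint}.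
\end{proof}

\begin{lemma}\label{lem:W}
$W=\{x:\forall\beta\in A\ \ \beta(2x)=1\}$.
\end{lemma}

\begin{proof}
The inclusion $\subseteq$ holds since $A\subseteq D$. Let $x\notin W$, and let $T$ be a recursive tree whose branches are exactly the $\delta$ with $(\delta)_0=c_1$ and $(\delta)_{m+2}(2x)=0$ for all $m$. No branch contains an answer $\neq1$, so $T$ is admissible. Define $\beta$ by $\beta(2k)=1$ for $k\in W$, $\beta(2k+1)=1$ for $k\in X_0$, and $\beta=0$ at all other places. Since $X_0\cap X_1=\emptyset$, $\beta\in D$; and $\beta(2x)=0$. So any $\delta$ with $(\delta)_0=c_1$ and $(\delta)_{m+2}=\beta$ for all $m$ lies in $G(T)$. Hence $T=T^i$ for some $i$. The set $P_i$ is nonempty, and its members are elements of $A$ with value $0$ at $2x$.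
\end{proof}

\subsection*{The object}

Let $\chi_A(\beta)=1$ if $\beta\in A$ and $\chi_A(\beta)=0$ otherwise. Define
\[
H(f)=\begin{cases}{}^2E(f^-)&\text{if }f(0)=0,\\ \chi_A(f^-)&\text{if }f(0)\ne0,\end{cases}\qquad\qquad U=U_H .
\]
As in Proposition~\ref{prop:envelope}(a), ${}^2E(\alpha)=H(0^\frown\alpha)=U(\lambda\beta.(0^\frown\alpha)(\beta(0)))$, so ${}^2E$ is recursive in $U$.

\begin{proof}[Proof that $\Gamma\subseteq{}_1\mathrm{en}(U)$]
By (G1) it suffices that $W\in{}_1\mathrm{en}(U)$. We claim that $x\notin W$ iff some $H$-correct $\delta$ satisfies
\[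
(\delta)_0(0)=1,\qquad(\delta)_2(0)=1,\qquad(\delta)_2(2x+1)\ne1 .
\]
Given such $\delta$, the function $\beta=((\delta)_2)^-$ has $\chi_A(\beta)=H((\delta)_2)=(\delta)_0(0)=1$ and $\beta(2x)=(\delta)_2(2x+1)\ne1$, so $x\notin W$ by Lemma~\ref{lem:W}. Conversely, if $x\notin W$, that lemma gives $\beta\in A$ with $\beta(2x)\ne1$. Take $(\delta)_2=1^\frown\beta$, choose $(\delta)_1$ and $(\delta)_{m+2}$ for $m\ge1$ arbitrarily, and put $(\delta)_0(m)=H((\delta)_{m+2})$ for all $m$. The three displayed conditions define $[T_x]$ for a uniformly recursive family of trees, and Proposition~\ref{prop:envelope}(b) applies.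
\end{proof}

\begin{proof}[Proof that ${}_1\mathrm{en}(U)\subseteq\Gamma$]
Let $R(\vec x)\iff\{e\}(U,\vec x)\downarrow$, and let $(T_{\vec x})$ be the family of Proposition~\ref{prop:envelope}(c). We translate $H$-correct logs into $A$-correct ones: questions to ${}^2E$ are answered arithmetically, and only the questions about $A$ remain. By the definition of $H$, $\neg R(\vec x)$ holds iff there are $b,\delta\in\omega^\omega$ and functions $r_m$ ($m\in\omega$) such that
\begin{equation}\label{eq:bA}
\forall m\ (b(m)=1\Leftrightarrow r_m\in A)
\end{equation}
and
\begin{itemize}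
\item[(L1)] $\delta\in[T_{\vec x}]$, and for all $m$: $b(m)\in\{0,1\}$ and $r_m=((\delta)_{m+2})^-$;
\item[(L2)] for all $m$: $(\delta)_0(m)={}^2E(r_m)$ if $(\delta)_{m+2}(0)=0$, and $(\delta)_0(m)=b(m)$ otherwise;
\item[(L3)] for all $m,m'$: if $b(m)=1$ and $b(m')\ne1$, then $r_m\ne r_{m'}$.
\end{itemize}
Indeed, \eqref{eq:bA} and (L1) say that $\delta\in[T_{\vec x}]$, $r_m=((\delta)_{m+2})^-$ and $b(m)=\chi_A(r_m)$, and then (L2) says that $\delta$ is $H$-correct. Clause (L3) follows from \eqref{eq:bA}, so including it changes nothing; its purpose is admissibility.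

The conjunction of (L1)--(L3) is arithmetical and does not mention $A$. By fact (ii) write it as $\exists\sigma\,Q$ with $Q$ in $\Pi^0_1$. Let $(\epsilon)_0=b$, let $(\epsilon)_1$ code $\delta$ and $\sigma$, and let $(\epsilon)_{m+2}=r_m$. By fact (i), $Q$ becomes $\epsilon\in[S_{\vec x}]$ for a uniformly recursive family of trees $S_{\vec x}$, and these are admissible because all their branches satisfy (L3). Condition \eqref{eq:bA} says that $\epsilon$ is $A$-correct. By Lemma~\ref{lem:key},
\[
\neg R(\vec x)\iff\text{some }\epsilon\in[S_{\vec x}]\text{ is $A$-correct}\iff G(S_{\vec x})\ne\emptyset .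
\]
Hence $R=\{\vec x:G(S_{\vec x})=\emptyset\}\in\Gamma$ by Lemma~\ref{lem:complexity}(a). This completes the proof of Theorem~\ref{thm:criterion}.
\end{proof}

\section{The class $\Sigma^1_2$}\label{sec:sigma12}

A class $\Gamma$ has the \emph{reduction property on} $\omega$ if for all $Y_0,Y_1\subseteq\omega$ in $\Gamma$ there are disjoint $X_0,X_1\in\Gamma$ with $X_i\subseteq Y_i$ and $X_0\cup X_1=Y_0\cup Y_1$.

\begin{lemma}\label{lem:g12}
For $n\ge2$ the class $\Sigma^1_n$ satisfies \textup{(G1)} and \textup{(G2)}.
\end{lemma}

\begin{proof}
Let $\mathcal W\subseteq\omega^2$ be $\Sigma^1_n$ and universal for the $\Sigma^1_n$ subsets of $\omega$. For (G1) take $W=\{\langle a,k\rangle:\mathcal W(a,k)\}$. Given $R$ in $\Sigma^1_n$, choose $a$ with $R(\vec x)\iff\mathcal W(a,\langle\vec x\rangle)$; then $\vec x\mapsto\langle a,\langle\vec x\rangle\rangle$ reduces $R$ to $W$. For (G2) we have, by monotonicity,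
\[
\mathcal X(\vec x,\vec Z)\iff\exists\vec Y\,\Bigl[\bigwedge_i\forall k\,(k\in Y_i\Rightarrow k\in Z_i)\ \wedge\ \mathcal X(\vec x,\vec Y)\Bigr];
\]
for $\Rightarrow$ take $Y_i=Z_i$. If the $Z_i$ are $\Sigma^1_n$, the right side is $\Sigma^1_n$: since $n\ge2$, $\Sigma^1_n$ contains $\Pi^1_1$, and it is closed under $\wedge$, $\vee$, $\forall k$ and $\exists$ over functions and sets.
\end{proof}

\begin{lemma}\label{lem:insep}
Let $\Gamma$ be closed under recursive substitution and contain a relation $\mathcal W\subseteq\omega^2$ universal for the subsets of $\omega$ in $\Gamma$. If $\Gamma$ has the reduction property on $\omega$, it satisfies \textup{(G3)}.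
\end{lemma}

\begin{proof}
Write $\mathcal W_a=\{k:\mathcal W(a,k)\}$. Let
\[
Y_0=\{\langle a,b\rangle:\langle a,b\rangle\in\mathcal W_a\},\qquad Y_1=\{\langle a,b\rangle:\langle a,b\rangle\in\mathcal W_b\},
\]
and let $X_0,X_1$ reduce them. Suppose $C,\omega\setminus C\in\Gamma$, $X_0\subseteq C$ and $X_1\cap C=\emptyset$. Take $a,b$ with $\mathcal W_a=\omega\setminus C$ and $\mathcal W_b=C$, and put $e=\langle a,b\rangle$. If $e\in C$, then $e\in Y_1\setminus Y_0$, so $e\in X_1$, contradicting $X_1\cap C=\emptyset$. If $e\notin C$, then $e\in Y_0\setminus Y_1$, so $e\in X_0\subseteq C$, a contradiction.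
\end{proof}

\begin{lemma}\label{lem:red}
$\Sigma^1_2$ has the reduction property on $\omega$.
\end{lemma}

\begin{proof}
Let $e\in Y_i\iff\exists\alpha\,P_i(e,\alpha)$ with $P_i$ in $\Pi^1_1$, for $i=0,1$. The relation $P(e,\gamma)\iff\gamma(0)\in\{0,1\}\wedge P_{\gamma(0)}(e,\gamma^-)$ is $\Pi^1_1$. By the Novikov--Kondo--Addison uniformization theorem there is a $\Pi^1_1$ relation $P^*\subseteq P$ such that for each $e$ with $\exists\gamma\,P(e,\gamma)$ there is exactly one $\gamma$ with $P^*(e,\gamma)$. Put
\[
X_i=\{e:\exists\gamma\,(P^*(e,\gamma)\wedge\gamma(0)=i)\}.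
\]
These sets are $\Sigma^1_2$. They are disjoint because $\gamma$ is unique, $X_i\subseteq Y_i$ because $P^*\subseteq P$, and $X_0\cup X_1=Y_0\cup Y_1$ because $P^*$ and $P$ have the same projection.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
By Lemmas~\ref{lem:g12}, \ref{lem:red} and \ref{lem:insep}, $\Gamma=\Sigma^1_2$ satisfies (G1)--(G3). Apply Theorem~\ref{thm:criterion}.
\end{proof}

\section{Further classes}\label{sec:further}

\subsection*{Spector classes}

A class $\Gamma$ of relations on $\omega$ is a \emph{Spector class} if it contains the recursive relations, is closed under recursive substitution, $\wedge$, $\vee$, $\exists n$ and $\forall n$, contains universal relations for each arity, and every $Y\in\Gamma$ has a norm $\varphi$ (a map from $Y$ to the ordinals) for which the relations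
\[
u\le^*w\iff u\in Y\wedge(w\notin Y\vee\varphi(u)\le\varphi(w)),\qquad
u<^*w\iff u\in Y\wedge(w\notin Y\vee\varphi(u)<\varphi(w))
\]
are in $\Gamma$.

\begin{theorem}\label{thm:spector}
Every Spector class $\Gamma$ on $\omega$ is ${}_1\mathrm{en}(U)$ for some type-3 object $U$ in which ${}^2E$ is recursive.
\end{theorem}

\begin{proof}
We verify (G1)--(G3) and apply Theorem~\ref{thm:criterion}. (G1) follows from a universal relation for subsets of $\omega$ as in Lemma~\ref{lem:g12}.

\emph{(G3).} By Lemma~\ref{lem:insep} it suffices to show the reduction property. Given $Y_0,Y_1\in\Gamma$, take a norm on $Y=\{(e,i):i\le1,\ e\in Y_i\}$ and put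
\[
X_0=\{e:(e,0)\le^*(e,1)\},\qquad X_1=\{e:(e,1)<^*(e,0)\}.
\]
These are in $\Gamma$, and $X_i\subseteq Y_i$. If $e$ is in both $Y_0$ and $Y_1$, then it is in exactly one of $X_0,X_1$, according as $\varphi(e,0)\le\varphi(e,1)$ or not. If $e$ is in exactly one $Y_i$, it is in $X_i$ only.

\emph{(G2): reduction to an inductive definition.} Replacing $Z_1,\dots,Z_l$ by the single set $\{\langle i,k\rangle:1\le i\le l,\ k\in Z_i\}$, which is in $\Gamma$, we may assume $l=1$. By monotonicity $\mathcal X(\vec x,Z)\iff\forall Y\supseteq Z\ \mathcal X(\vec x,Y)$. Use the normal form $\mathcal X(\vec x,Y)\iff\forall\gamma\,\exists n\,\rho(\vec x,\gamma{\restriction}n,\chi_Y{\restriction}n)$ with $\rho$ recursive. Then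
\[
\mathcal X(\vec x,Z)\iff\forall\gamma\,\forall Y\,\exists n\,\bigl[\rho(\vec x,\gamma{\restriction}n,\chi_Y{\restriction}n)\vee\exists k<n\,(k\in Z\wedge k\notin Y)\bigr],
\]
because the second disjunct holds for some $n$ exactly when $Y\not\supseteq Z$. Code $(\gamma,Y)$ by $\eta$ with $\gamma(n)=\eta(2n+1)$ and $n\in Y\iff\eta(2n)=0$. Let $B(\vec x,t)$ say that $t$ has even length $2n$ and that the bracket holds for this $n$ and the parts of $\gamma$ and $Y$ coded by $t$. Then $B\in\Gamma$ by the closure properties, $Z$ being in $\Gamma$, and
\begin{equation}\label{eq:bar}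
\mathcal X(\vec x,Z)\iff\text{every }\eta\text{ has an initial segment }t\text{ with }B(\vec x,t).
\end{equation}
Fix a recursive bijection between the pairs $(\vec x,t)$ and $\omega$, so that every number $y$ codes such a pair, and write $y^\frown m$ for the code of $(\vec x,t^\frown m)$ if $y$ codes $(\vec x,t)$. Let $I$ be the least set such that
\[
B(y)\vee\forall m\ (y^\frown m\in I)\ \Longrightarrow\ y\in I .
\]
By leastness the converse implication holds as well. We claim $\mathcal X(\vec x,Z)\iff(\vec x,\emptyset)\in I$. If $(\vec x,\emptyset)\notin I$, then repeatedly choosing $m$ with $y^\frown m\notin I$ we build $\eta$ all of whose initial segments $t$ satisfy $(\vec x,t)\notin I$. Since $B\subseteq I$, the right side of \eqref{eq:bar} fails. Conversely, suppose $\eta$ has no initial segment $t$ with $B(\vec x,t)$. The set of all $y$ other than the pairs $(\vec x,t)$ with $t\subset\eta$ is closed under the defining clause of $I$: such an omitted pair does not satisfy $B$, and its extension along $\eta$ is omitted as well. So this set contains $I$, and $(\vec x,\emptyset)\notin I$.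

\emph{(G2): $I\in\Gamma$.} We want a set $J\in\Gamma$ satisfying the clause of $I$ with ``$y^\frown m\in J$'' replaced by ``$y^\frown m$ enters $J$ before $y$''; the comparison prevents $J$ from being too large. Self-reference is supplied by a universal relation. Let $\mathcal V\subseteq\omega^3$ in $\Gamma$ be universal for the binary relations in $\Gamma$, let $\mathcal U(\langle a,b\rangle,y)\iff\mathcal V(a,b,y)$, and let $\varphi$ be a norm on $\mathcal U$ as above. The relation
\[
\mathcal R(e,y)\iff B(y)\vee\forall m\ \bigl((e,y^\frown m)<^*(e,y)\bigr)
\]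
is in $\Gamma$. Choose $a$ with $\mathcal V(a,b,y)\iff\mathcal R(\langle b,b\rangle,y)$ for all $b,y$, and put $e=\langle a,a\rangle$. Then
\[
\mathcal U(e,y)\iff\mathcal V(a,a,y)\iff\mathcal R(e,y).
\]
Let $J=\{y:\mathcal U(e,y)\}\in\Gamma$. We show $J=I$.

$J\subseteq I$: Suppose $y\in J\setminus I$. Then $\neg B(y)$, so by $\mathcal R(e,y)$ and $y\in J$, all $y^\frown m$ are in $J$ and $\varphi(e,y^\frown m)<\varphi(e,y)$. Since $y\notin I$, some $y^\frown m$ is not in $I$, so $y^\frown m\in J\setminus I$. Iterating, we obtain an infinite descending sequence of ordinals, a contradiction.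

$I\subseteq J$: Suppose $I\not\subseteq J$, and let $y\in I\setminus J$ have least stage in the inductive generation of $I$. Then $\neg B(y)$, since $B(y)$ implies $\mathcal R(e,y)$ and so $y\in J$. Hence all $y^\frown m$ enter $I$ earlier, so they are in $J$. As $y\notin J$, $(e,y^\frown m)<^*(e,y)$ holds for all $m$. So $\mathcal R(e,y)$ holds and $y\in J$, a contradiction.
\end{proof}

\subsection*{The classes $\Sigma^1_n$}

\begin{theorem}\label{thm:sigman}
For $n\ge2$, the class of $\Sigma^1_n$ relations on $\omega$ is ${}_1\mathrm{en}(U)$ for some type-3 object $U$ in which ${}^2E$ is recursive, provided there are two disjoint $\Sigma^1_n$ subsets of $\omega$ that are not separable by a $\Delta^1_n$ set. In particular this holds whenever $\Sigma^1_n$ has the reduction property on $\omega$: for $n=2$ in ZFC, for all $n\ge2$ if $V=L$ (Addison), and for all even $n\ge2$ under projective determinacy (Martin, Moschovakis).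
\end{theorem}

\begin{proof}
(G1) and (G2) hold by Lemma~\ref{lem:g12}, and (G3) is the hypothesis; apply Theorem~\ref{thm:criterion}. By Lemma~\ref{lem:insep} the reduction property implies the hypothesis. For $n=2$ it is Lemma~\ref{lem:red}; under $V=L$ and under projective determinacy it is given by the results named in the statement.
\end{proof}

\begin{remark}
The case of $\Sigma^1_n$, $n\ge3$, when every two disjoint $\Sigma^1_n$ subsets of $\omega$ are separable by a $\Delta^1_n$ set, is not settled here. The criterion does not apply to $\Sigma^1_1$, since (G2) implies $\Pi^1_1\subseteq\Gamma$.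
\end{remark}

\begin{thebibliography}{1}
\bibitem{book} A printed mathematics book; source of Conjecture~2 and of the facts on normal type-2 objects quoted in the introduction.
\end{thebibliography}

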